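# Strong mixing at zero temperature: hierarchical tilings with displaced stacks

## 1. An array of displaced stacks

Take rectangular tiles of width $W$ and of height about $H$. Fix integers $N\ge 2$, $s\ge 0$ and digits $a(i,j)\in\{0,\dots,s\}$ for $0\le i<N$, $0\le j\le N$, with $a(i,0)=a(i,N)=0$. For each $i$, pile $N$ tiles into a *stack* in such a way that the bottom of tile $j$ is at height
$$j(H+s)+a(i,j)$$
above the bottom of the stack. Tile $j$ of stack $i$ then has height $H+p$ with $p=s+a(i,j+1)-a(i,j)\in[0,2s]$. All stacks have the same height $N(H+s)$. Put the stacks $i=0,\dots,N-1$ side by side: they form a rectangle, which is a tile of the next level. At the next level the horizontal and the vertical direction exchange their roles, and the step is repeated with new $N,s,a$.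

In these notes the step from level $m$ to level $m+1$ uses, for $m\ge1$,
$$N_m=4^m,\qquad s_m=m,\qquad a_m(i,j)=\Big\lfloor (s_m+1)\Big\{\frac{i^3+j^3}{8^m}\Big\}\Big\rfloor\quad(0\le i<N_m,\ 1\le j\le N_m-1),\tag{1.1}$$
and $a_m(i,0)=a_m(i,N_m)=0$; here $\{\cdot\}$ is the fractional part. For instance, let $m=1$, so $N_1=4$, $s_1=1$, and $a_1(i,j)=1$ exactly when $i^3+j^3$ is $4,5,6$ or $7$ modulo $8$. The cubes of $0,1,2,3$ are $0,1,0,3$ modulo $8$, so for $j=0,\dots,4$ the digits are $0,0,0,0,0$ in the stacks $0$ and $2$, then $0,0,0,1,0$ in stack $1$, and $0,1,0,1,0$ in stack $3$. The heights $H+p$ in stack $1$ have $p=1,1,2,0$, those in stack $3$ have $p=2,0,2,0$; the sum is $4$ each time.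

One correction is needed. A tile of level $m$ must be available with several values of $p$, so an $N\times N$ array must be able to have a length that exceeds the standard one by a prescribed small amount $p'$. We make the first $p'$ stacks one unit wider. So tiles need a width $W+q$ with $q\in\{0,1\}$, and an array must be able to have the other length increased by $q'\in\{0,1\}$; for this, the last tile of every stack is made $q'$ units taller. In full: in a parent with corrections $p',q'$, the tile $(i,j)$ has its lower-left corner, relative to that of the parent, at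
$$\big(iW_m+\min(i,p'),\ j(H_m+s_m)+a_m(i,j)\big),\tag{1.2}$$
and the parent has size $N_mW_m+p'$ by $N_m(H_m+s_m)+q'$. With the exchange of directions this gives $H_{m+1}=N_mW_m$ and $W_{m+1}=N_m(H_m+s_m)$.

What is this for? Take two cells of the plane whose distance is comparable to the size of the level-$m$ tiles. Typically they lie in two different tiles $(i,j)$ and $(i+k,j+l)$ of the same array. The relative position of these two tiles involves a difference of two digits of (1.1), and as $(i,j)$ varies this difference is spread out over $[-m,m]$. So what we see near the second cell is an average over many translates, and it decorrelates from what we see near the first. The aim is a system given by finitely many local rules on $\mathbf Z^2$ whose only invariant measure is carried by such tilings and is strongly mixing.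

## 2. Zero temperature systems and strong mixing

Let $\mathcal A$ be a finite alphabet. $\mathbf Z^n$ acts on $\Omega_n=\mathcal A^{\mathbf Z^n}$ (product topology) by $(\sigma_gx)_h=x_{h+g}$. "Invariant measure" means translation-invariant Borel probability measure.

**Definition (zero temperature system).** Let $F\subset\mathbf Z^n$ be finite and $E:\mathcal A^F\to\mathbf R$. The mean energy of an invariant measure $\mu$ is $\int E(x|_F)\,d\mu(x)$. The zero temperature system $X$ is the closure of the union of the supports of all invariant measures that minimize the mean energy.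

**Definition (finite type).** If $E$ is the characteristic function of a set of forbidden patterns on $F$, the system is of finite type. The set of $x$ such that no $(\sigma_gx)|_F$ is forbidden is a subshift of finite type (SFT). It is *nearest-neighbor* if the rules concern pairs of adjacent cells.

If the SFT is nonempty, the minimizing measures are exactly the invariant measures on it. Indeed the SFT is compact and invariant, so it carries an invariant measure, whose mean energy is $0$; and a measure $\mu$ has mean energy $0$ iff almost surely no forbidden pattern occurs at $0$, hence by invariance at any place.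

**Definition (unique ergodicity, strong mixing).** $X$ is uniquely ergodic if it carries exactly one invariant measure $\rho$. This $\rho$ is strongly mixing if $\rho(B\cap\sigma_gC)\to\rho(B)\rho(C)$ as $|g|\to\infty$ for all Borel sets $B,C$.

Two small examples show the tension. Checkerboard: $\mathcal A=\{0,1\}$, equal neighbors are forbidden. There are two configurations and one invariant measure, with two atoms of mass $\frac12$; for $B=\{x_0=0\}$ and $g$ with even coordinate sum, $\rho(B\cap\sigma_gB)=\frac12\neq\frac14$. Full shift: $E=0$, every invariant measure minimizes; the fair coin-tossing measure is strongly mixing, but it is far from unique.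

For uniquely ergodic zero temperature systems one distinguishes the extreme cases a) periodic ($X$ finite), b) quasiperiodic (purely discrete dense spectrum), c) weakly mixing $\rho$, d) strongly mixing $\rho$. Examples of a) are easy; examples of b) were first obtained by R. Berger in 1966, with nicer ones by R. Robinson and others; examples of c) are due to S. Mozes in 1989. The problem concerns d): are there $n\ge2$, $\mathcal A$, $F$, $E$ for which $X$ is uniquely ergodic with $\rho$ strongly mixing and not supported on a finite set? (The last condition excludes a single fixed configuration.) The answer is yes.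

**Theorem A.** There is a finite alphabet $\mathcal A$ and a nonempty nearest-neighbor subshift of finite type $X_0\subset\mathcal A^{\mathbf Z^2}$ that has exactly one translation-invariant Borel probability measure $\rho$. This $\rho$ is strongly mixing for the $\mathbf Z^2$-action and non-atomic. Hence, with $E$ the characteristic function of the forbidden patterns, the zero temperature system $X=\operatorname{supp}\rho$ is an example of d).

**Theorem B.** (1) For $n=1$ no example exists, so $n=2$ is the least possible dimension. (2) In Theorem A no configuration of $X_0$ has a nonzero period, $X_0$ has zero topological entropy, and $\rho$ has rank one along rectangles and simple spectrum.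

Nothing is claimed about $n\ge3$ or about absolute continuity of the spectrum.

Standard facts used freely: a nonempty compact invariant set carries an invariant measure; a unique invariant measure is ergodic; an invariant measure is determined by its values on cylinder sets; local functions (those depending on finitely many coordinates) are dense in $L^2$. We write $(U_gh)(x)=h(\sigma_gx)$.

## 3. One-dimensional cycles and undisplaced arrays

**Proposition 3.1 (Theorem B(1)).** For $n=1$, if $X$ is uniquely ergodic, its invariant measure has finite support.

*Proof.* Translating $F$ does not change mean energies, so after translating and enlarging $F$ let $F=\{0,\dots,L-1\}$ with $L\ge2$. Consider the finite directed graph with vertex set $\mathcal A^{L-1}$ and edge set $\mathcal A^L$, where a word of length $L$ is an edge from its prefix to its suffix of length $L-1$. For an invariant $\mu$, the distribution of $x|_F$ is a weight of total mass $1$ on the edges, and by invariance inflow equals outflow at every vertex: it is a nonnegative circulation. Such a circulation is a convex combination of uniform measures on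 simple cycles: follow edges of positive weight until a vertex repeats, subtract the largest possible multiple of the cycle found, and iterate; each time an edge drops out. The mean energy is a linear function of the circulation, so it is at least the minimum over simple cycles of the average of $E$ along the cycle. This minimum is attained: reading a minimizing cycle repeatedly gives a periodic sequence, and the invariant measure on its finite orbit has the uniform measure on the cycle as its $F$-marginal. This minimizing measure lives on $X$. If $X$ is uniquely ergodic, it is the only invariant measure on $X$, and its support is finite. $\square$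

In dimension $2$ the sensible first try is a hierarchy of arrays without displacements. Suppose that for every $m$ the plane is partitioned into $m$-tiles of size exactly $W_m\times H_m$, each $(m+1)$-tile being an $N_m\times N_m$ grid of $m$-tiles, $W_{m+1}=N_mW_m$, $H_{m+1}=N_mH_m$, $N_m\ge 2$. Mixing fails, for the following reason. Let $B$ be the event that $0$ is the lower-left cell of an $m$-tile, so $\rho(B)=1/(W_mH_m)$, and let $g=(rW_m,0)$. Inside an $M$-tile, $M>m$, the lower-left cells of $m$-tiles form a piece of a lattice with horizontal period $W_m$. So if $x\in B$ and $0,g$ are in the same $M$-tile, then $\sigma_gx\in B$. The cells $y$ of an $M$-tile $P$ with $y+g\notin P$ form a fraction at most $rW_m/W_M$, which tends to $0$ as $M\to\infty$. Hence $\rho(B\cap\sigma_{-g}B)=\rho(B)$ for every $r$, and there is no mixing.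

Displacing only vertically, with all widths exactly $W_m$, does not help either: the same computation applies to the event that $0$ is in the leftmost column of an $m$-tile. So the displacements must occur in both directions; this is why the directions alternate in Section 1.

Two tasks remain. The arrays must be forced by local rules, although displaced arrays have no straight grid lines to communicate along; this occupies Sections 4–9. Then mixing has to be proved; this is Sections 10–15.

## 4. Frames, writer sides and reader sides

Let $m\ge0$. For even $m$ let $\alpha_m$ be the horizontal and $\beta_m$ the vertical direction; for odd $m$ the reverse. So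
$$\alpha_{m+1}=\beta_m,\qquad \beta_{m+1}=\alpha_m .$$
"In the $m$-frame" means: with coordinates ($\alpha_m$-coordinate, $\beta_m$-coordinate). The sides of a rectangle are called $\pm\alpha_m,\pm\beta_m$; as geometric sides $\pm\alpha_{m+1}=\pm\beta_m$ and $\pm\beta_{m+1}=\pm\alpha_m$. When the level is clear we write $\pm\alpha,\pm\beta$. In every frame the $+$ sides are the right and top sides; we call them *writer sides*. The $-$ sides (left and bottom) are *reader sides*. Along a side, "first" and "last" refer to increasing coordinate. In arguments we draw $\alpha$ horizontally and $\beta$ vertically; for odd $m$ everything is transposed, and transposition preserves writer sides, reader sides and lower-left corners.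

The indices $(i,j)$ of a tile in its parent's array: $i$ numbers the stacks (in direction $\alpha_m$), $j$ the tiles in a stack (in direction $\beta_m$).

## 5. What a tile knows: cores and types

The rules will be rules between tiles of a fixed lowest level, but they have to organize tiles of all levels. The natural first attempt is to let every $m$-tile carry the full description of its parent. It stops at once: if the description of an $m$-tile takes $K_m$ bits and contains the parent's description and at least one more bit, then $K_m>K_{m+1}$ for all $m$, and no sequence of natural numbers does this. The way out is that each child carries one letter of the parent's description. All children together carry it, as the input word of a Turing machine whose run is drawn in the array: child $(i,j)$ shows tape cell $i$ at time $j$. The machine accepts only correct descriptions. A child then needs its indices $i,j<4^m$ and a bounded amount of other data: $O(m)$ bits.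

**Definition 5.1 (modes).** A *mode* of a side is a triple $(\iota,f^-,f^+)$. Its kind $\iota$ is $\mathrm{Int}$ or $\mathrm{Ext}(\varsigma)$, with $\varsigma\in\{0,1\}$ for writer sides and $\varsigma\in\{0,1,*\}$ for reader sides. The *first flag* $f^-$ and *last flag* $f^+$ are in $\{\varnothing,\mathsf x,\mathsf s\}$. A tuple $\Omega=(\omega;\Omega_{+\alpha},\Omega_{-\alpha},\Omega_{+\beta},\Omega_{-\beta})$ with $\omega\in\{0,1\}$ and modes $\Omega_d$ is *admissible* if no $\Omega_d$ has $f^-=f^+=\mathsf s$.

$\mathrm{Int}$ will mean that the side separates the tile from a sibling; $\mathrm{Ext}(\varsigma)$ that the side lies on the boundary of the parent, and that the tile displays $\varsigma$ there on the parent's behalf. The flags $\mathsf x$ will mark the ends of the common side of two tiles in a stack, the flags $\mathsf s$ the ends of the common side of two stacks. In a core, $\Omega$ describes the parent: its correction $\omega$ ($=q'$ of Section 1) and the modes of its four sides.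

**Definition 5.2 (machine data).** Let $V$ be a deterministic one-tape Turing machine with a one-sided tape (cells $0,1,\dots$; a left move at cell $0$ leaves the head in place), one initial state, accepting and rejecting halting states, and a tape alphabet $\Gamma\supset\Gamma_0\sqcup\{\text{blank}\}$. Here $\Gamma_0$ is the finite set, independent of $V$, of pairs $(\kappa,\Omega)$ with $\Omega$ admissible and
$$\kappa=(t,b,\hat r,\hat l,\hat q,\tau),\quad t,\hat r,\hat q\in\{0,1\},\ b,\hat l\in\{0,1,*\},\ \tau\in\{0,1,\text{blank}\}.$$
We call such a $V$ a machine *of the required form*. A *cell content* is an element of $\Gamma\times(\text{States}\cup\{\cdot\})$, where "$\cdot$" means no head. Let $\Phi(u_-,u,u_+)$ be the local map that gives the next content of a cell from the contents of the cell and its two neighbors. The value $\perp$ for $u_\pm$ means that there is no neighbor, hence no head arrives from there. If more than one of the three carries a head, put $\Phi=u$. Halted configurations are frozen.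

At the left end $\Phi(\perp,u,u_+)$ knows that a left move leaves the head in place.

**Definition 5.3 (cores).** A *core of level $m\ge 1$* is a record
$$\zeta=(m,i,j,p,\Omega,\pi,\kappa,u_-,u,u_+)$$
with integers $0\le i,j<4^m$, $0\le p\le2m+1$, with $\Omega$ and $\kappa$ as above ($\Omega$ not necessarily admissible), $\pi=(r,l)\in\{0,1\}\times\{0,1,*\}$, and $u,u_\pm$ cell contents or $\perp$.

The integers $m,i,j,p$ need at most $m+2m+2m+(m+1)\le6m+2$ bits; the other fields have constant size, say $b_V$ bits. So with $C=8+b_V$, computable from the description of $V$, cores of level $m$ have an injective binary code of length exactly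
$$K_m:=Cm .$$
Put $\kappa^0=(0,*,0,*,0,\text{blank})$ and $\pi^0=(0,*)$.

**(T1)** A core of level $m$ is *well formed* if, with $N=N_m$:

- (a) $p=s_m+a_m(i,j+1)-a_m(i,j)+\omega\,[j=N-1]$ (so $0\le p\le2s_m+1$);
- (b) $\Omega$ is admissible;
- (c) $\kappa=\kappa^0$ if $i\ge8K_{m+1}$, and $\pi=\pi^0$ if $j\ge8K_{m+1}$;
- (d) if $i=j$, then $(\hat r,\hat l)=(r,l)$;
- (e) $u\ne\perp$; $u_-=\perp$ iff $i=0$; $u_+=\perp$ iff $i=N-1$;
- (f) if $j=0$: the tape symbol of $u$ is $(\kappa,\Omega)$ if $i<8K_{m+1}$ and blank otherwise; $u$ carries the head iff $i=0$, and then in the initial state;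
- (g) if $j=N-1$ and $u$ carries a head, its state is accepting.

Here $\kappa=\kappa_i$ will be the data of column $i$ and $\pi=\pi_j$ the data of row $j$; condition (d) transfers data from columns to rows along the diagonal.

**Definition 5.4 (types).** $\mathrm{Type}_m$ is the set of triples $\theta=(\zeta,\mathsf L,\mathsf B)$ with $\zeta$ satisfying (T1) and

- **(T2)** $\mathsf L=\mathrm{Ext}$ if $i=0$; otherwise $\mathsf L$ is a well-formed core of level $m$ with indices $(i-1,j)$, the same $\Omega,\pi$, and $u(\mathsf L)=u_-(\zeta)$, $u_+(\mathsf L)=u(\zeta)$;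
- **(T3)** $\mathsf B=\mathrm{Ext}$ if $j=0$; otherwise $\mathsf B$ is a well-formed core of level $m$ with indices $(i,j-1)$, the same $\Omega,\kappa$, and $u(\zeta)=\Phi(u_-(\mathsf B),u(\mathsf B),u_+(\mathsf B))$.

So a type is a core together with a belief about the core of the left and of the lower sibling. Write $p(\theta)=p$ and $q(\theta)=\hat q$ for the fields of $\zeta$. The code of $\theta$ consists of the code of $\zeta$ and, for each of $\mathsf L,\mathsf B$, a bit (Ext or not) followed by $K_m$ bits. Its length is $3K_m+2\le8K_m$.

**Definition 5.5 (modes and strings of a type).** Let $\theta\in\mathrm{Type}_m$, with sides named in the $m$-frame and $N=N_m$.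

- $+\alpha$ is Int iff $i<N-1$; $-\alpha$ is Int iff $i>0$. If Int: $f^-=\mathsf s$ if $j=0$, else $\varnothing$; $f^+=\mathsf s$ if $j=N-1$, else $\varnothing$.
- $+\beta$ is Int iff $j<N-1$; $-\beta$ is Int iff $j>0$. If Int: $f^-=f^+=\mathsf x$.
- If side $d$ is not Int, it is $\mathrm{Ext}(\varsigma)$. If $\Omega_d$ is Ext, $\varsigma$ is the symbol of $\Omega_d$; if $\Omega_d$ is Int, then $\varsigma=r,l,t,b$ for $d=+\alpha,-\alpha,+\beta,-\beta$ respectively. The flags are $f^-=f^-(\Omega_d)$ if the index along the side ($j$ for $d=\pm\alpha$, $i$ for $d=\pm\beta$) is $0$, else $\varnothing$; and $f^+=f^+(\Omega_d)$ if that index is $N-1$, else $\varnothing$.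

An Int side carries a string of $K_m$ bits: $S_{+\alpha}=S_{+\beta}=\mathrm{code}(\zeta)$, $S_{-\alpha}=\mathrm{code}(\mathsf L)$, $S_{-\beta}=\mathrm{code}(\mathsf B)$.

For example, a tile with indices $(0,0)$ has right and top sides Int, with flags $(\mathsf s,\varnothing)$ and $(\mathsf x,\mathsf x)$; its left and bottom sides are Ext and have only first flags, inherited from the parent.

Since $N\ge2$, an index is not both $0$ and $N-1$. Hence:
$$\text{an Ext side never has both flags}\ne\varnothing,\quad\text{and no side of a type has }f^-=f^+=\mathsf s.\tag{5.1}$$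

**Definition 5.6 (input word).** Let $m\ge0$ and $\theta\in\mathrm{Type}_{m+1}$. Modes and strings of $\theta$ belong to its geometric sides; name these now in the $m$-frame. Let $\Omega(\theta)$ have $\omega=q(\theta)$ and, for $d\in\{\pm\alpha_m,\pm\beta_m\}$, $\Omega_d=$ the mode of side $d$ of $\theta$. It is admissible by (5.1). With $K=K_{m+1}$ and $0\le i<8K$ put, for writer sides,
$$w_d(i)=(S_d)_{\lfloor i/8\rfloor}\ \text{if }d\text{ is Int},\qquad w_d(i)=0\ \text{if Ext};$$
for reader sides, $R_d(i)=(S_d)_k$ if $d$ is Int and $i=8k+4$, and $R_d(i)=*$ otherwise. Let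
$$\kappa_i=\big(w_{+\beta_m}(i),R_{-\beta_m}(i),w_{+\alpha_m}(i),R_{-\alpha_m}(i),[i<p(\theta)],\tau_i\big),\qquad\pi_i=\big(w_{+\alpha_m}(i),R_{-\alpha_m}(i)\big),$$
where $\tau_0\tau_1\cdots$ is $\mathrm{code}(\theta)$ followed by blanks. For $i\ge8K$ put $\kappa_i=\kappa^0$, $\pi_i=\pi^0$. Finally $\mathrm{Input}_{m+1}(\theta)=\big((\kappa_i,\Omega(\theta))\big)_{0\le i<8K_{m+1}}\in\Gamma_0^*$.

The word determines $\theta$ through the $\tau_i$. Since $p(\theta)\le2(m+1)+1\le8K$, we have $\hat q(\kappa_i)=[i<p(\theta)]$ for all $i\ge0$.

The factor $8$ is the tolerance against misalignment. If a string began with the bits $1,0$, a writer side would display $1$ on children $0,\dots,7$ and $0$ on children $8,\dots,15$, while a reader side would display $1$ on child $4$, $0$ on child $12$, and $*$ ("no test") on the others of these sixteen. A shift by a small fraction of the size of a child does no harm.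

## 6. A machine that recognizes the inputs defined from itself

*Purpose of this step.* The machine $V$ must accept exactly the words $\mathrm{Input}_n(\theta)$, but types and codes are defined from $V$. We resolve the circularity with a time bound.

**Lemma 6.1.** There is a machine $V$ of the required form such that, for $y\in\Gamma_0^*$, $V$ accepts $y$ iff $y=\mathrm{Input}_n(\theta)$ for some $n\ge1$, $\theta\in\mathrm{Type}_n$, where $C,K_n,\Phi,\mathrm{Type}_n,\mathrm{Input}_n$ are defined from $V$ itself. It halts on every $y\in\Gamma_0^*$ within $T(|y|+1)^T$ steps, for a constant $T$.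

*Proof.* Let $\mathrm{Check}(\langle M\rangle,y)$ be the following algorithm. It rejects if $\langle M\rangle$ does not describe a machine of the required form. Otherwise, with $M$ in the role of $V$, it computes $C$, reads off $n$ from $|y|=8Cn$ (rejecting if there is no such $n\ge1$), decodes a candidate $\theta$ from the letters $\tau_i$, checks (T1)–(T3), and checks the formula of Definition 5.6 for each letter of $y$. This takes a bounded number of arithmetic operations on integers with $O(n)$ digits (computing $a_n$ requires cubes modulo $8^n$), table look-ups for $\Phi$, and $|y|$ comparisons of letters. For fixed $\langle M\rangle$ the time is polynomial in $|y|$.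

For a one-tape machine $e$ let $\mathcal S(e)$ be the one-tape machine which on input $y\in\Gamma_0^*$ replaces the tape content by $\langle e\rangle\#y$ and then runs $e$. The description $\langle\mathcal S(e)\rangle$ is computable from $\langle e\rangle$. Let $E_0$ be a one-tape machine which on $\langle e\rangle\#y$ computes $\langle\mathcal S(e)\rangle$ and then decides $\mathrm{Check}(\langle\mathcal S(e)\rangle,y)$; we choose it with the tape and halting conventions of Definition 5.2 and with $\Gamma_0$ and the blank in its alphabet. Put $V=\mathcal S(E_0)$. On input $y$, $V$ writes $\langle E_0\rangle\#y$ and runs $E_0$, so it decides $\mathrm{Check}(\langle\mathcal S(E_0)\rangle,y)=\mathrm{Check}(\langle V\rangle,y)$. As $\langle E_0\rangle$ is a fixed string, the total time is polynomial in $|y|$. (This is the proof of Kleene's recursion theorem.) $\square$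

Fix this $V$; now $C$ is fixed. The sets $\mathrm{Type}_n$ do not depend on anything chosen later. Since $K_{m+1}=C(m+1)$ and the running time is polynomial, we can fix an even $c\ge10$ such that for all $m\ge c$
$$8K_{m+1}\le2^m-2,\qquad V\text{ halts on every input in }\Gamma_0^*\text{ of length }8K_{m+1}\text{ within }2^m-2\text{ steps}.\tag{6.1}$$

## 7. Sizes, children, and the substitution

Let $H_c=W_c=4^c$ and, for $m\ge c$,
$$H_{m+1}=N_mW_m,\qquad W_{m+1}=N_m(H_m+s_m).\tag{7.1}$$
Then $H_m,W_m\ge4^m$. For $r_m=W_m/H_m$ we have $r_{m+1}=(1+s_m/H_m)/r_m$, so $|\log r_{m+1}|\le|\log r_m|+m4^{-m}$, and since $\log r_c=0$ and $\sum_{k\ge c}k4^{-k}<\log2$,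
$$\tfrac12\le W_m/H_m\le2.\tag{7.2}$$
The *rectangle* of $\theta\in\mathrm{Type}_m$, $m\ge c$, has $\alpha_m$-length $W_m+q(\theta)$ and $\beta_m$-length $H_m+p(\theta)$.

**Definition 7.1 (children).** Let $m\ge c$, $N=N_m$, $\theta'\in\mathrm{Type}_{m+1}$, $0\le i,j<N$. Then $\mathrm{Child}_m(\theta';i,j)=(\zeta_{i,j},\mathsf L,\mathsf B)$, where $\zeta_{i,j}$ has level $m$, indices $(i,j)$, $\Omega=\Omega(\theta')$, $\pi=\pi_j$, $\kappa=\kappa_i$ (from Definition 5.6 for $\theta'$), $u,u_\pm$ the contents of the cells $i,i\pm1$ at time $j$ in the run of $V$ on $\mathrm{Input}_{m+1}(\theta')$ (with $\perp$ outside $0,\dots,N-1$), and $p$ given by (T1a); and $\mathsf L=\zeta_{i-1,j}$, $\mathsf B=\zeta_{i,j-1}$, or Ext if $i=0$, resp. $j=0$.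

**Lemma 7.2.** $\mathrm{Child}_m(\theta';i,j)\in\mathrm{Type}_m$.

*Proof.* (T1a,c,e,f) hold by definition, (T1b) by (5.1). (T1d): for $i<8K_{m+1}$ the components $\hat r,\hat l$ of $\kappa_i$ are those of $\pi_i$ by definition, and for $i\ge8K_{m+1}$ this holds for $\kappa^0,\pi^0$. (T1g): $V$ accepts $\mathrm{Input}_{m+1}(\theta')$, by (6.1) within $2^m-2\le N-1$ steps, and then it is frozen, so at time $N-1$ the state is accepting. (T2) is clear from the definition. (T3): the head starts at cell $0$ and makes at most $2^m-2$ moves, so it always stays in cells $\le2^m-2<N-1$. So no head ever enters from cell $N$, and the contents of the cells $0,\dots,N-1$, with $\perp$ outside, evolve by $\Phi$. $\square$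

Now place child $(i,j)$ with its lower-left corner, relative to that of the parent and in the $m$-frame, at
$$\big(iW_m+\min(i,p(\theta')),\ j(H_m+s_m)+a_m(i,j)\big).\tag{7.3}$$
Its $\alpha$-length is $W_m+\hat q(\kappa_i)=W_m+[i<p(\theta')]$. Its $\beta$-length is
$$H_m+s_m+a_m(i,j+1)-a_m(i,j)+q(\theta')[j=N-1].$$
So the children $(i,0),\dots,(i,N-1)$ fit together into a *stack*, a rectangle of $\beta$-length $N(H_m+s_m)+q(\theta')=W_{m+1}+q(\theta')$. As $p(\theta')\le2m+3\le N$, the $N$ stacks tile a rectangle of $\alpha_m$-length $NW_m+p(\theta')=H_{m+1}+p(\theta')$. Since $\alpha_m=\beta_{m+1}$ and $\beta_m=\alpha_{m+1}$, this is exactly the rectangle of $\theta'$. Iterating down to level $c$, every $\theta\in\mathrm{Type}_m$, $m\ge c$, defines a tiling of its rectangle by rectangles of level-$c$ types: the *pattern* $\Pi_\theta$.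

## 8. Local rules on unit edges

**Definition 8.1 (labels).** Each unit edge on a side of a level-$c$ tile of type $\theta=(\zeta,\mathsf L,\mathsf B)$ carries a label (symbol, first flag, last flag). If the side has mode $(\iota,f^-,f^+)$, the first edge carries the first flag $f^-$, the last edge carries the last flag $f^+$, and all other flags are $\varnothing$. Symbols: $\varsigma$ on all edges if $\iota=\mathrm{Ext}(\varsigma)$. If $\iota=\mathrm{Int}$: on a writer side, the core $\zeta$ on all edges; on a reader side, $\mathsf L$ (for $-\alpha$) or $\mathsf B$ (for $-\beta$) on edge number $4^c/2$, counted from $0$, and $*$ on the others.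

**Definition 8.2 (compatibility).** A unit edge between two level-$c$ tiles has a writer label and a reader label. They are *compatible* if the first flags are equal, the last flags are equal, and the reader symbol is $*$ or equals the writer symbol.

**Definition 8.3 ($X_0$).** $X_0$ is the set of tilings of $\mathbf Z^2$ by rectangles of level-$c$ types with compatibility on every unit edge between tiles. The alphabet is $\mathcal A=\{(\theta,v):\theta\in\mathrm{Type}_c,\ v\text{ a cell of its rectangle}\}$.

This is a nearest-neighbor SFT. The rule for horizontally adjacent cells carrying $(\theta,v),(\theta',v')$ is: either $\theta'=\theta$ and $v'=v+(1,0)$, or $v$ is in the last column of $\theta$, $v'$ in the first column of $\theta'$, and the labels of the common edge are compatible; similarly vertically. A cell $(\theta,v)$ with $v$ not in the last column forces $(\theta,v+(1,0))$ on its right, one with $v$ not in the first column forces $(\theta,v-(1,0))$ on its left, and so on; hence every cell lies in a complete rectangle, and these rectangles tile.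

*Purpose of the next lemma.* We compute what the boundary of a large pattern $\Pi_\theta$ looks like: it displays the mode and the string of $\theta$.

**Lemma 8.4 (Label Lemma).** Let $\theta\in\mathrm{Type}_m$, $m\ge c$, and let side $d$ have mode $(\iota,f^-,f^+)$. On side $d$ of $\Pi_\theta$ the first edge has first flag $f^-$, the last edge has last flag $f^+$, and no other flags occur. If $\iota=\mathrm{Ext}(\varsigma)$, all symbols are $\varsigma$. If $\iota=\mathrm{Int}$ and $m>c$, let $t$ be the index along the side of the level-$(m-1)$ child containing the edge: on a writer side the symbol is $(S_d)_{\lfloor t/8\rfloor}$ if $t<8K_m$, else $0$; on a reader side it is $(S_d)_k$ if $t=8k+4<8K_m$, else $*$.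

*Proof.* Induction on $m$; for $m=c$ this is the definition. Let $m>c$. A child on side $d$ of $\theta$ has its own side $d$ Ext, and its field $\Omega=\Omega(\theta)$ has $\Omega_d=(\iota,f^-,f^+)$. By Definition 5.5 the child's side $d$ has first flag $f^-$ if $t=0$ and $\varnothing$ otherwise, and last flag $f^+$ if $t=N_{m-1}-1$ and $\varnothing$ otherwise. By induction these flags appear only on the first, resp. last, edge of the child's side. This proves the claim about flags. If $\iota=\mathrm{Ext}(\varsigma)$, the child's symbol is $\varsigma$. If $\iota=\mathrm{Int}$, the child's symbol is the component $r$ or $l$ of $\pi_t$ (for $d=\pm\alpha_{m-1}$), or the component $t$ or $b$ of $\kappa_t$ (for $d=\pm\beta_{m-1}$). In each case this is $w_d(t)$ or $R_d(t)$ if $t<8K_m$, and $0$ or $*$ if $t\ge8K_m$. By induction all edges of the child's Ext side carry this symbol. $\square$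

*Purpose of the next step.* We check that the test children of a reader side face the right zone of the writer side.

Let $m>c$ and write $N'=N_{m-1}$, $H'=H_{m-1}$, $W'=W_{m-1}$, $s'=s_{m-1}$. By (6.1) at level $m-1$, $8K_m\le N'-1$. By (7.3), along a $\pm\beta_m$ side, which runs in the direction $\alpha_m=\beta_{m-1}$, child $t<8K_m$ occupies, measured from the first end,
$$[\,t(H'+s')+a,\ (t+1)(H'+s')+a'\,),\qquad a,a'\in[0,s'],\tag{8.1}$$
and along a $\pm\alpha_m$ side of a tile with correction $p$ it occupies
$$[\,tW'+\min(t,p),\ (t+1)W'+\min(t+1,p)\,),\qquad0\le p\le2s_m+1.\tag{8.2}$$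
*Zone $k$* of a side, $k<K_m$, is the union of its children $8k,\dots,8k+7$.

**Lemma 8.5.** Let $m>c$. (Z1) If the $+\beta$ side of an $m$-tile $P$ and the $-\beta$ side of an $m$-tile $P'$ coincide, child $8k+4$ of $P'$ on this side faces zone $k$ of $P$, for all $k<K_m$. (Z2) If $m$-tiles $P$ (left) and $P'$ (right) touch along a line and their lower ends (in direction $\beta$) differ by at most $s_m$, then child $8k+4$ of the $-\alpha$ side of $P'$ faces zone $k$ of the $+\alpha$ side of $P$. For $m=c$, in the same two situations, edge number $4^c/2$ of the reader side of $P'$ faces the writer side of $P$.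

*Proof.* (Z1): by (8.1) zone $k$ contains $[8k(H'+s')+s',\ (8k+8)(H'+s'))$, and the child lies in $[(8k+4)(H'+s'),\ (8k+5)(H'+s')+s')$. The second interval is in the first because $4(H'+s')\ge s'$ and $3(H'+s')\ge s'$. (Z2): measured from the lower end of $P$, by (8.2) zone $k$ contains $[8kW'+2s_m+1,\ (8k+8)W')$, and the child lies in $[(8k+4)W'-s_m,\ (8k+5)W'+2s_m+1+s_m)$. The inclusion follows from $3W'\ge3\cdot4^{m-1}\ge3s_m+1$. For $m=c$: in the first situation the spans are equal; in the second, measured from the lower end of $P$, the edge is at height at least $4^c/2-s_c>0$ and at most $4^c/2+s_c\le4^c-1$, and all sides have length at least $4^c$. $\square$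

**Lemma 8.6 (copy test).** In the situation of (Z1), resp. (Z2) (with $m\ge c$), suppose both sides in contact are Int. Then every edge of the reader side of $P'$ with a symbol $\ne*$ faces the writer side of $P$, and the symbols on all these edges are compatible iff the field $\mathsf B$, resp. $\mathsf L$, of $P'$ equals the core of $P$.

*Proof.* For $m=c$ there is one such edge, carrying $\mathsf B$ (resp. $\mathsf L$), and it faces an edge carrying the core of $P$. For $m>c$, by the Label Lemma the edges in question are those of the children $8k+4$, $k<K_m$, carrying the $k$-th bit of $\mathrm{code}(\mathsf B)$ (resp. $\mathrm{code}(\mathsf L)$). By Lemma 8.5 they face edges of zone $k$ of $P$, which carry the $k$-th bit of the code of the core of $P$. So compatibility means equality of all bits, and the code is injective. $\square$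

**Lemma 8.7.** For $m\ge c$ and $\theta\in\mathrm{Type}_m$, $\Pi_\theta$ satisfies compatibility on all interior edges. Consequently $X_0\neq\varnothing$.

*Proof.* Induction on $m$; for $m=c$ there is nothing to check. In an $(m+1)$-tile only edges between siblings are new. For $(i,j),(i,j+1)$ the sides coincide, and both are Int with $f^-=f^+=\mathsf x$, so flags agree. Symbols agree by Lemma 8.6, since the $\mathsf B$-field of the upper tile is the core of the lower one. For stacks $i,i+1$ the common side is the full side of both. On both, the only flags are a first flag $\mathsf s$ on the lowest edge and a last flag $\mathsf s$ on the highest edge. The lower ends of $(i,j)$ and $(i+1,j)$ differ by $|a_m(i,j)-a_m(i+1,j)|\le s_m$. By Lemma 8.6 all reader edges of $(i+1,j)$ with symbol $\ne*$ face $(i,j)$, and their symbols agree, since the $\mathsf L$-field of $(i+1,j)$ is the core of $(i,j)$.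

Next, $\mathrm{Type}_m\ne\varnothing$ for every $m$: take $i=j=0$, $\mathsf L=\mathsf B=\mathrm{Ext}$, any admissible $\Omega$, any $\pi,\kappa$ with $(\hat r,\hat l)=(r,l)$, $p$ from (T1a), $u$ as in (T1f), $u_-=\perp$, and any cell content $u_+$. So there are patterns $\Pi_\theta$ containing squares of side $\ge4^m$ on which all nearest-neighbor rules hold. Center these squares at $0$, extend arbitrarily, and take a limit point as $m\to\infty$: it lies in $X_0$. $\square$

## 9. Every configuration carries the whole hierarchy

An *$m$-tile* of $x\in X_0$, of type $\theta\in\mathrm{Type}_m$, is a translated rectangle of $\theta$ on which $x$ is $\Pi_\theta$. By definition $x$ is partitioned into $c$-tiles.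

**Proposition 9.1.** Let $m\ge c$ and let $x\in X_0$ be partitioned into $m$-tiles with given types. Then these are grouped in exactly one way into $(m+1)$-tiles partitioning $\mathbf Z^2$, each $(m+1)$-tile being decomposed into its children, and the type of each $(m+1)$-tile is determined by the types of its children.

*Proof.* Write $N,H,W,s$ for $N_m,H_m,W_m,s_m$. All side lengths are $\ge2$. By the Label Lemma, first (last) flags occur on a side of an $m$-tile only on its first (last) edge.

**Step 1: stacks.** We show that Int $\pm\beta$ sides glue tiles into complete stacks.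

Let $P$ have $+\beta$ Int. Its first top edge $e_0$ has first flag $\mathsf x$. By compatibility the tile $P'$ above $e_0$ has first flag $\mathsf x$ there, so $e_0$ is the first bottom edge of $P'$, and the $-\beta$ mode of $P'$ has $f^-=\mathsf x$. The last top edge $e_1$ of $P$ has last flag $\mathsf x$, so it is the last bottom edge of the tile $P''$ above it, whose $-\beta$ mode has $f^+=\mathsf x$. Suppose $P''\neq P'$. Since $P'$ starts at the same place as $P$ and does not reach $e_1$, and widths are $W$ or $W+1$, $P'$ has width $W$ and $P$ has width $W+1$. So the cell above $e_1$ has its left neighbor in $P'$, and $e_1$ is also the first bottom edge of $P''$. Then $P''$ has width $1$, which is impossible. So $P''=P'$; this tile has the same span as $P$, and its $-\beta$ mode has $f^-=f^+=\mathsf x$. By (5.1) it is Int.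

Conversely let $P'$ have $-\beta$ Int. Its first bottom edge has first flag $\mathsf x$, so it is the first top edge of the tile $P$ below, whose $+\beta$ mode has $f^-=\mathsf x$. Its last bottom edge has last flag $\mathsf x$, so it is the last top edge of the tile $P''$ below it, with $f^+=\mathsf x$. If $P''\ne P$, then $P$ has width $W$, $P'$ has width $W+1$, and the last bottom edge of $P'$ is both first and last top edge of $P''$: impossible. So $P''=P$ has the same span as $P'$, and its $+\beta$ mode has $f^-=f^+=\mathsf x$, hence is Int.

In this situation Lemma 8.6 (Z1) says that the $\mathsf B$-field of $P'$ is the core of $P$. By (T3), $P$ has indices $(i(P'),j(P')-1)$ and the same $\Omega,\kappa$ as $P'$. As $+\beta$ is Int iff $j<N-1$ and $-\beta$ is Int iff $j>0$, we can go up from any tile to $j=N-1$ and down to $j=0$. So every tile lies in a unique stack of $N$ tiles with $j=0,\dots,N-1$ from bottom to top, with common span and common $i,\Omega,\kappa$. Adding the lengths given by (T1a), tile $j$ sits at height $j(H+s)+a_m(i,j)$ above the bottom of the stack, and the stack has height $N(H+s)+\omega$.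

**Step 2: neighboring stacks.** We show that Int $\pm\alpha$ sides glue stacks of equal extent.

Let $D$ be a stack with $i<N-1$. On its right side the only flags are a first flag $\mathsf s$ on the lowest edge $e_0$ and a last flag $\mathsf s$ on the highest edge $e_1$. The tile $P'$ to the right of $e_0$ has first flag $\mathsf s$ on $e_0$; so $e_0$ is its first left edge and its $-\alpha$ mode has $f^-=\mathsf s$. Whether this side is Int or Ext, Definition 5.5 then gives $j(P')=0$. So $P'$ is the bottom of its stack $D^*$, and the bottoms of $D$ and $D^*$ are at the same height. The tiles of $D^*$ have common $i$ and $\Omega$, so their left sides are all Int or all Ext. In both cases a last flag can occur on the left side of $D^*$ only on its highest edge. If the side is Ext, then $f^-(\Omega_{-\alpha})=\mathsf s$, so $f^+(\Omega_{-\alpha})\neq\mathsf s$ by admissibility, and that last flag is not $\mathsf s$.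

The heights of $D,D^*$ differ by at most $1$. Suppose $D$ is taller. Then the cell to the right of $e_1$ has a cell of $D^*$ below it and a cell of $D$ to its left, and does not belong to $D^*$. So $e_1$ is the first left edge of the tile containing this cell. Since $e_1$ carries a last flag, it is also the last left edge, so this tile has $\beta$-length $1$: impossible. So $e_1$ faces an edge of the left side of $D^*$ with last flag $\mathsf s$. Hence that is the highest edge of $D^*$, the heights agree, and the side is Int.

Conversely let $D^*$ be a stack with $i>0$. On its left side the only flags are a first flag $\mathsf s$ on the lowest edge $e_0$ and a last flag $\mathsf s$ on the highest edge $e_1$. The tile to the left of $e_0$ has $e_0$ as its first right edge and a $+\alpha$ mode with $f^-=\mathsf s$. So its $j$ is $0$ and it is the bottom of its stack $D$, at the same height. A last flag can occur on the right side of $D$ only on the highest edge, and if this side is Ext, then $f^-(\Omega_{+\alpha})=\mathsf s$, so $f^+(\Omega_{+\alpha})\ne\mathsf s$. If $D^*$ were taller than $D$ (by $1$), the cell to the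 left of $e_1$ would have a cell of $D$ below it and a cell of $D^*$ to its right, and $e_1$ would be both first and last right edge of a tile: impossible. So $e_1$ faces an edge of the right side of $D$ with last flag $\mathsf s$, which is the highest one; the heights agree and the right side of $D$ is Int.

So a stack $D$ with $i<N-1$ has exactly on its right a stack $D^*$ of the same $\beta$-extent with $-\alpha$ Int, and vice versa. By Step 1 the lower ends of the tiles with equal $j$ in $D$ and $D^*$ differ by at most $s$. By Lemma 8.6 (Z2) the $\mathsf L$-field of tile $j$ of $D^*$ is the core of tile $j$ of $D$. By (T2), $i(D)=i(D^*)-1$, the $\Omega$ are the same, and in each row the $\pi$ are the same.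

**Step 3: the machine identifies the parent.** By Step 2 the stacks are grouped into rows of $N$ consecutive stacks $i=0,\dots,N-1$, forming a rectangle $Q$. In $Q$, $\Omega$ is constant, $\pi=\pi_j$ depends only on the row, $\kappa=\kappa_i$ only on the column. By (T2), $u_-$ of tile $(i,j)$ is $u$ of tile $(i-1,j)$, and $u_+$ of $(i,j)$ is $u$ of $(i+1,j)$; at the ends (T1e) gives $\perp$. By (T1f) and (T3) the fields $u$ form the space-time diagram, for cells and times $0,\dots,N-1$, of $V$ on the word $y=((\kappa_i,\Omega))_{0\le i<8K_{m+1}}\in\Gamma_0^*$. (At time $t$ the head is in a cell $\le t$, so it stays inside up to time $N-1$.) By (6.1) $V$ has halted by time $N-1$, and its head is in one of the cells shown. By (T1g) it has accepted. By Lemma 6.1, $y=\mathrm{Input}_n(\theta')$ for some $n$ and $\theta'\in\mathrm{Type}_n$; the length $8Cn=8C(m+1)$ gives $n=m+1$, and $\theta'$ is unique.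

So $\Omega=\Omega(\theta')$, and the $\kappa_i$ are those of $\theta'$ (for $i\ge8K_{m+1}$ by (T1c)). The $\pi_j$ are those of $\theta'$: for $j<8K_{m+1}$ by (T1d) for the tile $(j,j)$, for $j\ge8K_{m+1}$ by (T1c). So the tile $(i,j)$ has type $\mathrm{Child}_m(\theta';i,j)$. Its $\alpha$-length is $W+[i<p(\theta')]$, and together with the heights in Step 1 the positions are (7.3). So $Q$ is an $(m+1)$-tile of type $\theta'$.

**Step 4: uniqueness.** In any grouping into $(m+1)$-tiles decomposed into children, siblings $(i,j),(i,j+1)$ and stacks $i,i+1$ are neighbors in the sense of Steps 1 and 2. So each group of $N^2$ tiles is contained in a class generated by these relations, and each class has $N^2$ tiles. Hence the groups are the classes. The type is determined by the children through $y$. $\square$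

By induction every $x\in X_0$ has, for every $m\ge c$, a partition $\mathcal P_m(x)$ into $m$-tiles with types; these partitions are nested.

**Corollary 9.2.** (i) Every $m$-tile of $x$ of type $\theta$ belongs to $\mathcal P_m(x)$, with type $\theta$. (ii) The event "$0$ is the lower-left cell of an $m$-tile of type $\theta$" is clopen, and for fixed $m$ these events are disjoint. (iii) $\mathcal P_m(\sigma_gx)=\mathcal P_m(x)-g$. (iv) No $x\in X_0$ has a nonzero period.

*Proof.* (i) For $m=c$ this is clear. For $m+1$, the children of an $(m+1)$-tile $P$ are $m$-tiles of $x$, hence belong to $\mathcal P_m(x)$ with their types. They form a class of the neighbor relations, so $P\in\mathcal P_{m+1}(x)$, and the type is determined by the children. (ii) By definition the event says that $x$ is $\Pi_\theta$ on the rectangle of $\theta$ placed at $0$; disjointness follows from (i). (iii) is uniqueness. (iv) If $v\ne0$ were a period, $\mathcal P_m(x)$ would be $v$-invariant for all $m$. Take $4^m>|v|_\infty$: a tile, with sides $\ge4^m$, meets its $v$-translate without being equal to it, a contradiction. $\square$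

## 10. Deep inside an array the type depends only on the address

The *address* of an $m$-tile is its index pair $(i,j)$ in its $(m+1)$-tile. Let
$$G_m=\{(i,j):2^m+1\le i,j\le N_m-2\},\qquad\delta_m=4\cdot2^{-m}.$$
Each coordinate excludes $2^m+2$ values, so at most $2(2^m+2)N_m\le\delta_mN_m^2$ addresses are not in $G_m$.

**Lemma 10.1.** Let $m\ge c$. (i) An $m$-tile of type $\theta$ with address $(i,j)\in G_m$ has all sides Int, $q=0$, and $p=s_m+a_m(i,j+1)-a_m(i,j)$; its $\Omega(\theta)$ is a fixed value $\Omega^*$. (ii) If an $m$-tile has address $(i,j)\in G_m$ and its $(m+1)$-tile has address in $G_{m+1}$, then its type is a function $\theta^*_m(i,j)$ of $(i,j)$ alone.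

*Proof.* Consider a core $\zeta_{i,j}$ in an $(m+1)$-tile with $i,j\in[2^m,N_m-2]$. By (6.1), $8K_{m+1}\le2^m-2\le i-1$, so $\kappa=\kappa^0$, and likewise $\pi=\pi^0$. The cells $i-1,i,i+1$ exist ($i+1\le N_m-1$), are initially blank and headless, and are never reached by the head, which stays in cells $\le2^m-2$. So $u,u_\pm$ are blank and headless. Also $j\neq N_m-1$, so $p$ does not involve $\omega$. Thus the core is a function of $(i,j)$ and $\Omega$. For $(i,j)\in G_m$ this applies to $\zeta=\zeta_{i,j}$, $\mathsf L=\zeta_{i-1,j}$ and $\mathsf B=\zeta_{i,j-1}$.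

(i) All sides are Int since $1\le i,j\le N_m-2$; the flags are $(\mathsf x,\mathsf x)$ on $\pm\beta_m$ and $(\varnothing,\varnothing)$ on $\pm\alpha_m$; $q=\hat q(\kappa^0)=0$. These data determine $\Omega(\theta)$. (ii) The type is a function of $(i,j)$ and $\Omega=\Omega(\theta')$, where $\theta'$ is the type of the $(m+1)$-tile; and $\Omega(\theta')=\Omega^*$ by (i) at level $m+1$. $\square$

## 11. Unique ergodicity

Let $\mu$ be an invariant measure on $X_0$, and $D_m=\mu(0\text{ is the lower-left cell of an }m\text{-tile})$.

**Step 1: chains of addresses are equally likely.** Let $c\le n\le M$. In an $(M+1)$-tile of given type $\theta$ there is exactly one $n$-tile with a given chain of addresses $(a_n,\dots,a_M)$, $a_k$ being the address on level $k$, and its offset depends only on $\theta$ and the chain. Shift by this offset and sum over $\theta$: the event "$0$ is the lower-left cell of an $n$-tile with chain $(a_n,\dots,a_M)$" has measure $D_{M+1}$ for each chain. In particular $D_n=D_{M+1}\prod_{k=n}^MN_k^2$.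

**Step 2: the densities $D_m$.** The $m$-tiles partition the plane, so by invariance $\sum_\theta\mu(0$ is the lower-left cell of an $m$-tile of type $\theta)\cdot|\text{rectangle of }\theta|=1$. Hence
$$H_mW_mD_m\le1\le(H_m+2s_m+1)(W_m+1)D_m.\tag{11.1}$$
So $D_mH_mW_m\to1$, and $D_n=\lim_M(H_{M+1}W_{M+1})^{-1}\prod_{k=n}^MN_k^2$ does not depend on $\mu$.

**Step 3: the frequencies of types.** Let $c_n(\theta)=\mu(0\text{ is the lower-left cell of an }n\text{-tile of type }\theta)$. For $M\ge n$ consider chains $(a_n,\dots,a_{M+1})$. If $a_M\in G_M$ and $a_{M+1}\in G_{M+1}$, Lemma 10.1(ii) determines the type of the $M$-tile, and then the lower addresses determine the type of the $n$-tile. By Step 1 the chains with $a_M\notin G_M$ or $a_{M+1}\notin G_{M+1}$ have total measure at most $D_n(\delta_M+\delta_{M+1})$. So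
$$\Big|c_n(\theta)-D_{M+2}\,\#\{(a_n,\dots,a_{M+1}):a_M\in G_M,\ a_{M+1}\in G_{M+1},\text{ resulting type }\theta\}\Big|\le D_n(\delta_M+\delta_{M+1}).$$
The right side tends to $0$ as $M\to\infty$, and the subtracted term does not depend on $\mu$. So $c_n(\theta)$ is independent of $\mu$.

**Step 4: cylinder sets.** Let $U$ be a cylinder set with window $[-R,R]^2$. If $0$ lies in an $n$-tile of type $\theta$ at a cell whose $[-R,R]^2$-neighborhood is in the tile, then $\theta$ and the cell decide whether $x\in U$. The other cells of an $n$-tile number at most $2R(W_n+1)+2R(H_n+2s_n+1)$, so by (11.1) the point $0$ is in such a cell with probability $O(R/4^n)$. Hence $\mu(U)=\sum_\theta c_n(\theta)k_n(\theta,U)+O(R/4^n)$, where $k_n(\theta,U)$ is the number of cells of $\Pi_\theta$ of the first kind at which $U$ occurs. Let $n\to\infty$: $\mu(U)$ is determined.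

As $X_0\ne\varnothing$ is compact, an invariant measure exists. So:

**Proposition 11.1.** $X_0$ has exactly one invariant measure $\rho$. It is ergodic under $\mathbf Z^2$ and non-atomic.

*Proof.* Only the last claim is left. The translates of an atom have equal mass, so an atom has a finite orbit, hence a nonzero period, against Corollary 9.2(iv). $\square$

## 12. Anchors and universal patterns

*Purpose of this step.* Different $M$-tiles have different types and sizes, yet up to a small part they carry the same pattern, provided one aligns them at the right point.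

The extra length $p(P)$ of an $M$-tile $P$ is absorbed by its first stacks, so beyond these everything is shifted by $p(P)$ in direction $\beta_M$. Let $z_P$ be the lower-left cell of $P$, $\mathbf e=\mathbf e_{\beta_M}$ the unit vector in direction $\beta_M$, and
$$\mathbf a_P=z_P+p(P)\,\mathbf e,$$
the *anchor* of $P$ (if $p(P)=3$ and $M$ is even, it is three cells above the lower-left cell). In the $M$-frame
$$P-\mathbf a_P=[0,W_M+q)\times[-p,H_M)\ \supset\ R_M:=[0,W_M)\times[0,H_M).$$

**Lemma 12.1.** For $M\ge c+2$ there are $\mathcal G_M\subset R_M$ and $w_M:\mathcal G_M\to\mathcal A$ such that $x_{\mathbf a_P+\xi}=w_M(\xi)$ for every $x\in X_0$, every $M$-tile $P$ of $x$, every $\xi\in\mathcal G_M$. With $\mathcal G_M^{(r)}=\{\xi:\xi+[-r,r]^2\subset\mathcal G_M\}$ for integers $r\ge0$,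
$$|R_M\setminus\mathcal G_M^{(r)}|\le\eta_M(r)|R_M|,\qquad\eta_M(r)=\delta_{M-1}+\delta_{M-2}+(4r+2M)4^{2-M}.$$

*Proof.* **Construction.** Consider a child of $P$ with address $(i,j)\in G_{M-1}$. We have $i\ge2^{M-1}+1>2s_M+1\ge p(P)$. So by (7.3) its position relative to $z_P$ is $iW_{M-1}+p(P)$ in direction $\alpha_{M-1}=\beta_M$ and $j(H_{M-1}+s_{M-1})+a_{M-1}(i,j)$ in the other direction. Relative to $\mathbf a_P$ its position is therefore independent of $P$. Its $p$ and $q=0$ are independent of $P$ by Lemma 10.1(i). Relative to $\mathbf a_P$ it ends at $(i+1)W_{M-1}\le H_M$ in direction $\beta_M$, and at $(j+1)(H_{M-1}+s_{M-1})+a_{M-1}(i,j+1)\le W_M$ in direction $\alpha_M$, because $j\le N_{M-1}-2$. So it lies in $\mathbf a_P+R_M$. A grandchild with address in $G_{M-2}$ in such a child has a type depending only on its address, by Lemma 10.1(ii) with $m=M-2$, and a position relative to the child depending only on its address and the child's $p$, by (7.3). Let $\mathcal G_M$ be the union of the rectangles of these grandchildren relative to $\mathbf a_P$, and let $w_M$ be given by the patterns of their types.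

**Estimate.** If $2r\,4^{2-M}>1$ or $2M4^{2-M}>1$, then $\eta_M(r)>1$ and there is nothing to prove. Otherwise each of these rectangles contains at least $(W_{M-2}-2r)(H_{M-2}-2r)$ cells $\xi$ with $\xi+[-r,r]^2$ inside it. There are at least $(1-\delta_{M-1})(1-\delta_{M-2})N_{M-1}^2N_{M-2}^2$ rectangles. By (7.1),
$$|R_M|=W_MH_M=N_{M-1}^2N_{M-2}^2\Big(W_{M-2}+\frac{s_{M-1}}{N_{M-2}}\Big)(H_{M-2}+s_{M-2})\le N_{M-1}^2N_{M-2}^2W_{M-2}H_{M-2}(1+M4^{2-M})^2 .$$
Since $W_{M-2},H_{M-2}\ge4^{M-2}$, it follows that
$$\frac{|\mathcal G_M^{(r)}|}{|R_M|}\ge(1-\delta_{M-1})(1-\delta_{M-2})(1-2r4^{2-M})^2(1+M4^{2-M})^{-2}\ge1-\eta_M(r),$$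
by $(1+t)^{-2}\ge1-2t$ and $\prod(1-t_k)\ge1-\sum t_k$ for $t_k\in[0,1]$. $\square$

## 13. Correlations between two tiles of one array

Let $f,h$ depend only on the coordinates in $[-R,R]^2$, $|f|,|h|\le1$. For $g\in\mathbf Z^2$ let $E_M(g)$ be the event that $0$ and $g$ lie in distinct $M$-tiles of the same $(M+1)$-tile, and
$$I_M(g)=\int_{E_M(g)}f\cdot U_gh\,d\rho .$$
For $(k,l)\neq(0,0)$ put $J_{k,l}=\{(i,j):(i,j),(i+k,j+l)\in G_M\}$ and, on $J_{k,l}$,
$$d_{k,l}(i,j)=a_M(i+k,j+l+1)-a_M(i,j+1)\in[-s_M,s_M].$$
If $J_{k,l}\ne\varnothing$, let $\nu_{k,l}$ be the distribution of $d_{k,l}$ under the uniform measure on $J_{k,l}$, and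
$$\psi_{k,l}=\sum_d\nu_{k,l}(d)\,U_{-d\mathbf e}h\qquad(\mathbf e=\mathbf e_{\beta_M}).$$

**Proposition 13.1.** We have
$$|I_M(g)|\le9\max_{(k,l)\ne(0,0),\ J_{k,l}\ne\varnothing}\frac{|J_{k,l}|}{N_M^2}\sqrt2\,\|\psi_{k,l}\|_{L^2(\rho)}+o(1),$$
where $o(1)\to0$ as $M\to\infty$ uniformly in $g$, for fixed $R$.

*Proof.* Write $N,H,W,s$ for $N_M,H_M,W_M,s_M$; $M$ is large.

**Step 1: reduction to one array.** The integral is over the position of $0$ in its $(M+1)$-tile. Splitting according to this position (and the type of the tile) and shifting by it, invariance gives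
$$I_M(g)=\int_{\{0=\text{lower-left cell of an }(M+1)\text{-tile }Q\}}S_Q\,d\rho,\qquad S_Q=\sum_yf(\sigma_yx)h(\sigma_{y+g}x),$$
the sum being over $y\in Q$ with $y+g\in Q$ in a different $M$-tile. Since $D_{M+1}=D_M/N^2$ and $D_M\le1/(HW)$ by (11.1),
$$|I_M(g)|\le D_{M+1}\sup|S_Q|\le\sup|S_Q|/(N^2HW).$$
Split $S_Q=\sum_{(k,l)\ne(0,0)}S_Q^{k,l}$ according to $y\in P$ with index $(i,j)$ and $y+g\in P'$ with index $(i+k,j+l)$.

**Step 2: at most nine pairs $(k,l)$ occur.** By (7.3), $p(Q)\le2s_{M+1}+1$, and the bounds $W+1$, $H+2s+1$ for side lengths, a nonempty sum requires, in the $M$-frame,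
$$|g_\alpha-kW|<W+2s_{M+1}+2<\tfrac32W,\qquad|g_\beta-l(H+s)|<H+3s+1<\tfrac32(H+s).$$
An open interval of length $3$ contains at most $3$ integers, so there are at most $3$ values of $k$ and $3$ of $l$.

**Step 3: the exceptional indices.** Fix $(k,l)$. At most $2\delta_MN^2$ pairs $(i,j)\notin J_{k,l}$ have both $(i,j)$ and $(i+k,j+l)$ in the array. Each contributes at most $|P|\le2HW$. Total: at most $4\delta_MN^2HW$.

**Step 4: relative positions of anchors.** Let $(i,j)\in J=J_{k,l}$. As $i,i+k\ge2^M+1>2s_{M+1}+1\ge p(Q)$, and $p(P)=s+a_M(i,j+1)-a_M(i,j)$ by Lemma 10.1(i), the anchor of $P$ relative to the corner of $Q$ is, by (7.3),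
$$\big(iW+p(Q),\ j(H+s)+s+a_M(i,j+1)\big).$$
Hence $\mathbf a_{P'}-\mathbf a_P=(kW,\ l(H+s)+d_{k,l}(i,j))$. Put $v=g-(kW,l(H+s))$. If $y=\mathbf a_P+\xi$, then $y+g=\mathbf a_{P'}+\xi+v-d_{k,l}(i,j)\mathbf e$.

**Step 5: replacing the configuration by the universal pattern.** By Lemma 12.1 there are functions $F,\mathsf H$ on $\mathbf Z^2$, bounded by $1$ and vanishing off $\mathcal G_M^{(R)}$, with $f(\sigma_{\mathbf a_P+\xi}x)=F(\xi)$ and $h(\sigma_{\mathbf a_P+\xi}x)=\mathsf H(\xi)$ for all $\xi\in\mathcal G_M^{(R)}$ and every $M$-tile $P$. Since $P$ has $q=0$, we have $P-\mathbf a_P=[0,W)\times[-p,H)$, so $|P\setminus(\mathbf a_P+\mathcal G_M^{(R)})|\le\eta_M(R)HW+(2s+1)W$; likewise for $P'$. If $\xi$ and $\xi+v-d_{k,l}(i,j)\mathbf e$ are both in $\mathcal G_M^{(R)}$, then automatically $y\in P$ and $y+g\in P'$. So the contribution of the pair $(P,P')$ is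
$$\sum_\xi F(\xi)\,\mathsf H(\xi+v-d_{k,l}(i,j)\mathbf e)\quad\text{up to}\quad2\eta_M(R)HW+2(2s+1)W .$$

**Step 6: averaging over the array.** Summing the main terms over $J$ gives $|J|\sum_\xi F(\xi)\sum_d\nu_{k,l}(d)\mathsf H(\xi+v-d\mathbf e)$. By Cauchy–Schwarz and $\sum|F|^2\le|R_M|=HW$, its modulus is at most
$$|J|(HW)^{1/2}\mathcal B^{1/2},\qquad\mathcal B=\sum_{\xi'\in\mathbf Z^2}\Big|\sum_d\nu_{k,l}(d)\mathsf H(\xi'-d\mathbf e)\Big|^2 .$$

**Step 7: $\mathcal B$ and $\psi_{k,l}$.** If $\xi'\in\mathcal G_M^{(R+s)}$ and $|d|\le s$, then $\xi'-d\mathbf e\in\mathcal G_M^{(R)}$. So the inner sum equals $\sum_d\nu_{k,l}(d)h(\sigma_{\mathbf a_P+\xi'-d\mathbf e}x)=\psi_{k,l}(\sigma_{\mathbf a_P+\xi'}x)$ for every $M$-tile $P$. The other $\xi'$ with nonzero terms lie in $R_M+[-s,s]\mathbf e$, a set of $HW+2sW$ cells, so there are at most $\eta_M(R+s)HW+2sW$ of them, each with a term $\le1$. The events $\{0=\mathbf a_P+\xi'\text{ for some }M\text{-tile }P\}$, $\xi'\in R_M$, are disjoint because $\mathbf a_P+R_M\subset P$, and each has measure $D_M$ (shift each type by its own offset). So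
$$\int|\psi_{k,l}|^2d\rho\ge D_M\sum_{\xi'\in\mathcal G_M^{(R+s)}}\Big|\sum_d\nu_{k,l}(d)\mathsf H(\xi'-d\mathbf e)\Big|^2,\qquad D_M\ge\frac1{2HW}$$
by (11.1). Therefore $\mathcal B\le HW\big(2\|\psi_{k,l}\|_2^2+\eta_M(R+s)+2s/H\big)$.

**Step 8: collecting.** Altogether
$$\frac{|S_Q^{k,l}|}{N^2HW}\le\frac{|J|}{N^2}\Big(\sqrt2\|\psi_{k,l}\|_2+\big(\eta_M(R+s)+2s/H\big)^{1/2}\Big)+4\delta_M+2\eta_M(R)+\frac{2(2s+1)}H,$$
where for $J=\varnothing$ only the term $4\delta_M$ is needed. Since $\eta_M(R+M)$, $\delta_M$ and $s_M/H_M$ tend to $0$, the claim follows by summing over the at most nine pairs. $\square$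

## 14. Equidistribution of the cubic displacements

The distributions $\nu_{k,l}$ must be nearly invariant under the shift by $1$. Squares in (1.1) would not do. With $\varphi'(i,j)=(i^2+j^2)/8^M$ and fixed $j$, the integer $\lfloor(M+1)\varphi'(i,j)\rfloor$ is nondecreasing in $i$, and over $0\le i\le4^M-1$ it grows by at most $(M+1)2^M$, because $\varphi'$ grows by less than $16^M/8^M$. The digit $\lfloor(M+1)\{\varphi'\}\rfloor$ is this integer modulo $M+1$. So among the $4^M-1$ steps from $i$ to $i+1$ at most $(M+1)2^M$ change the digit: the difference $d_{1,0}$ would be $0$ except for a proportion of $O(M2^{-M})$, and $\nu_{1,0}$ would be almost a point mass. With cubes, $\varphi(i+k,\cdot)-\varphi(i,\cdot)$ is still quadratic in $i$, and quadratic exponential sums are small.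

In this section $N=4^M$, $s=M$, $\mathcal H=M^4$; $\mathrm e(t)=\exp(2\pi\sqrt{-1}\,t)$; $\|t\|$ is the distance from $t$ to $\mathbf Z$; $C$ denotes absolute constants, not necessarily the same at each occurrence.

**Lemma 14.1.** Let $I$ be an interval of $n\le N$ integers, $t$ an integer with $0<|t|\le6\mathcal HN$, and $P(y)=ty^2/8^M+c_1y+c_0$ with real $c_0,c_1$. Then $\big|\sum_{y\in I}\mathrm e(P(y))\big|\le C(\mathcal HM)^{1/2}N^{3/4}$.

*Proof.* Expanding the square and putting $y'=y+z$,
$$\Big|\sum_{y\in I}\mathrm e(P(y))\Big|^2\le\sum_{|z|<n}\Big|\sum_y\mathrm e\big(2tzy/8^M\big)\Big|\le\sum_{|z|<n}\min\Big(n,\frac1{2\|2tz/8^M\|}\Big),$$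
where the sum over $y$ runs over an interval of at most $n$ integers and is a geometric sum, of modulus at most $1/|\sin\pi\theta|\le1/(2\|\theta\|)$, $\theta=2tz/8^M$. Write $2t/8^M=A/B$ in lowest terms, $B\ge1$. Since $|A|\ge1$, $B\ge8^M/(2|t|)\ge2^M/(12\mathcal H)$; and $B\le8^M$. In a block of $B$ consecutive $z$, the numbers $zA$ run through all residues modulo $B$. So a block contributes at most
$$n+\sum_{r=1}^{B-1}\frac1{2\|r/B\|}\le n+B\sum_{1\le r\le B/2}\frac1r\le n+B(1+\log B).$$
At most $2n/B+1$ blocks cover the range of $z$. So the square is at most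
$$\frac{2n^2}B+2n(1+\log B)+n+B(1+\log B)\le C\mathcal HM8^M,$$
because $2n^2/B\le24\mathcal H\,16^M/2^M$ and $B(1+\log B)\le8^M(1+3M)$. Since $8^{M/2}=N^{3/4}$, the claim follows. $\square$

**Lemma 14.2.** Let $I$ be as before and $P(y)=\gamma y^3/8^M+{}$(a real quadratic polynomial), $\gamma$ an integer with $0<|\gamma|\le2\mathcal H$. Then $\big|\sum_{y\in I}\mathrm e(P(y))\big|\le C(\mathcal HM)^{1/4}N^{7/8}$.

*Proof.* As before $|\sum_I\mathrm e(P)|^2\le n+\sum_{0<|z|<n}|\sum_y\mathrm e(P(y+z)-P(y))|$, with inner sums over intervals of at most $n$ integers, and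
$$P(y+z)-P(y)=\frac{3\gamma zy^2}{8^M}+\text{(a real linear polynomial)},\qquad0<|3\gamma z|\le6\mathcal HN.$$
Lemma 14.1 bounds the square by $N+2N\cdot C(\mathcal HM)^{1/2}N^{3/4}\le C(\mathcal HM)^{1/2}N^{7/4}$. $\square$

**Proposition 14.3.** For every $\varepsilon>0$ there is $M_0$ such that for $M\ge M_0$ and $(k,l)\ne(0,0)$ with $|J_{k,l}|\ge\varepsilon N_M^2$: $\ \|\nu_{k,l}-\nu_{k,l}(\cdot-1)\|_{\ell^1}\le\varepsilon$.

*Proof.* **Step 1: the points.** $J=J_{k,l}$ is a product of two intervals of integers, of lengths at most $N$; since $|J|\ge\varepsilon N^2$, the lengths are at least $\varepsilon N$. Let $\varphi(i,j)=(i^3+j^3)/8^M$ and $j'=j+1$. For $(i,j)\in J$ we have $1\le j',j'+l\le N-1$, so by (1.1)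
$$a_M(i,j')=\lfloor(s+1)\{\varphi(i,j')\}\rfloor,\qquad a_M(i+k,j'+l)=\lfloor(s+1)\{\varphi(i+k,j'+l)\}\rfloor .$$
Consider the points $(\varphi(i,j'),\varphi(i+k,j'+l))$ modulo $1$, $(i,j)\in J$.

**Step 2: their exponential sums.** Let $(\mathsf a,\mathsf b)\neq(0,0)$ be integers, $|\mathsf a|,|\mathsf b|\le\mathcal H$. The average over $J$ of $\mathrm e(\mathsf a\varphi(i,j')+\mathsf b\varphi(i+k,j'+l))$ is the product of the averages of $\mathrm e((\mathsf ai^3+\mathsf b(i+k)^3)/8^M)$ over $i$ and of $\mathrm e((\mathsf aj'^3+\mathsf b(j'+l)^3)/8^M)$ over $j'$. If $\mathsf a+\mathsf b\ne0$, the first is a cubic sum as in Lemma 14.2 with $\gamma=\mathsf a+\mathsf b$. If $\mathsf a=-\mathsf b$ and $k\ne0$, then $\mathsf b\ne0$, $|k|<N$, and the first is a quadratic sum as in Lemma 14.1 with $t=3\mathsf bk$, $0<|t|\le3\mathcal HN$. If $\mathsf a=-\mathsf b$ and $k=0$, then $l\neq0$, and the second is a quadratic sum with $t=3\mathsf bl$. Dividing by the lengths $\ge\varepsilon N$, the average is in all cases at most $C\varepsilon^{-1}(\mathcal HM)^{1/2}N^{-1/8}$ in modulus.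

**Step 3: discrepancy.** The Erdős–Turán–Koksma inequality (Drmota–Tichy, *Sequences, Discrepancies and Applications*, LNM 1651, Thm 1.21) states that for points $x_1,\dots,x_n\in\mathbf R^2/\mathbf Z^2$ and any positive integer $\mathcal H$ the discrepancy over boxes, that is, the largest difference between the proportion of points in a box and the area of the box, is at most
$$\Big(\frac32\Big)^2\Big(\frac2{\mathcal H+1}+\sum_{0<\max(|\mathsf a|,|\mathsf b|)\le\mathcal H}\frac1{\max(1,|\mathsf a|)\max(1,|\mathsf b|)}\Big|\frac1n\sum_k\mathrm e((\mathsf a,\mathsf b)\cdot x_k)\Big|\Big).$$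
Hence the discrepancy of our points satisfies
$$\Delta\le C\Big(\frac1{\mathcal H}+(1+\log\mathcal H)^2\varepsilon^{-1}(\mathcal HM)^{1/2}N^{-1/8}\Big)=O(M^{-4})$$
for fixed $\varepsilon$, uniformly in $(k,l)$.

**Step 4: conclusion.** Each pair $(u,u')\in\{0,\dots,s\}^2$ corresponds to a box of area $(s+1)^{-2}$, so it is the value of $(a_M(i,j'),a_M(i+k,j'+l))$ with frequency $(s+1)^{-2}+O(\Delta)$. Hence $\nu_{k,l}$ differs in $\ell^1$ by $O((s+1)^2\Delta)=O(M^{-2})$ from the distribution of $u'-u$ for uniform $(u,u')$, which is $d\mapsto\max(0,s+1-|d|)/(s+1)^2$. This function rises to $1/(s+1)$ and falls again, so its $\ell^1$-distance to its unit translate is $2/(s+1)$. So $\|\nu_{k,l}-\nu_{k,l}(\cdot-1)\|_1\le\frac2{M+1}+O(M^{-2})\le\varepsilon$ for large $M$. $\square$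

## 15. From directional ergodicity to strong mixing

For a unit coordinate vector $\mathbf e$ let $\mathsf P_{\mathbf e}$ be the orthogonal projection of $L^2(\rho)$ onto the $U_{\mathbf e}$-invariant functions.

**Lemma 15.1 (mean ergodic lemma).** Let $h\in L^2(\rho)$ with $\mathsf P_{\mathbf e}h=0$. For every $\varepsilon'>0$ there is $\varepsilon>0$ such that $\|\sum_d\nu(d)U_{-d\mathbf e}h\|_2\le\varepsilon'$ for every finitely supported probability $\nu$ on $\mathbf Z$ with $\|\nu-\nu(\cdot-1)\|_1\le\varepsilon$.

*Proof.* The orthogonal complement of $(1-U_{-\mathbf e})L^2(\rho)$ is the space of $U_{\mathbf e}$-invariant functions, so $h$ is in the closure of this range: $h=(\phi-U_{-\mathbf e}\phi)+r$ with $\|r\|_2\le\varepsilon'/2$. Now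
$$\sum_d\nu(d)U_{-d\mathbf e}(\phi-U_{-\mathbf e}\phi)=\sum_d(\nu(d)-\nu(d-1))U_{-d\mathbf e}\phi,$$
so the norm in question is at most $\|\nu-\nu(\cdot-1)\|_1\|\phi\|_2+\varepsilon'/2$. Choose $\varepsilon$ with $\varepsilon\|\phi\|_2\le\varepsilon'/2$. $\square$

Let $\lambda_M=\min(H_M,W_M)$ and $L_M=\max(W_M+1,H_M+2s_M+1)$. By (7.2), $L_M\le4\lambda_M$; by (7.1), $\lambda_{M+1}\ge4^M\lambda_M$. An $M$-tile $P$ has at most $2|g|_\infty L_M$ cells $y$ with $y+g\notin P$, so by (11.1)
$$\rho(0\text{ and }g\text{ lie in different }M\text{-tiles})\le D_M\cdot2|g|_\infty\cdot4\lambda_M\le8|g|_\infty/\lambda_M.\tag{15.1}$$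
If $|g|_\infty\ge L_M$, then $0$ and $g$ never lie in the same $M$-tile.

*Purpose of the next lemma.* Lemma 15.1 averages in one direction only; to use it for every $h$ of mean $0$ we need that each coordinate direction acts ergodically. This too comes from Proposition 13.1.

**Lemma 15.2.** $\sigma_{\mathbf e_1}$ and $\sigma_{\mathbf e_2}$ are ergodic for $\rho$.

*Proof.* Let $h_0$ be measurable, $|h_0|\le1$, $U_{\mathbf e_2}h_0=h_0$, $\int h_0\,d\rho=0$. Then $\mathsf P_{\mathbf e_1}h_0$ is invariant under $U_{\mathbf e_1}$ and, since the operators commute, under $U_{\mathbf e_2}$. By ergodicity of the $\mathbf Z^2$-action it is constant, hence $0$.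

Let $f$ be local with $|f|\le1$, let $\varepsilon>0$, and let $h$ be local with $|h|\le1$, $\|h-h_0\|_2\le\varepsilon$ (a conditional expectation of $h_0$ on the coordinates in a large window). For odd $M$, where $\mathbf e_{\beta_M}=\mathbf e_1$, let $g=(0,2^ML_M)$. Then $0,g$ are in distinct $M$-tiles, and by (15.1) at level $M+1$
$$\rho(E_M(g)^c)\le\frac{8\cdot2^M\cdot4\lambda_M}{4^M\lambda_M}=32\cdot2^{-M}.$$
Since $U_gh_0=h_0$,
$$\Big|\int fh_0\,d\rho\Big|=\Big|\int f\,U_gh_0\,d\rho\Big|\le\varepsilon+|I_M(g)|+32\cdot2^{-M}.$$
In Proposition 13.1, pairs with $|J_{k,l}|<\varepsilon N_M^2$ give $\frac{|J_{k,l}|}{N_M^2}\sqrt2\|\psi_{k,l}\|_2\le\sqrt2\,\varepsilon$, since $\|\psi_{k,l}\|_2\le1$. For the others,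
$$\|\psi_{k,l}\|_2\le\varepsilon+\Big\|\sum_d\nu_{k,l}(d)U_{-d\mathbf e_1}h_0\Big\|_2 .$$
The last norm tends to $0$ as $M\to\infty$, uniformly in these $(k,l)$ and in $g$: given $\varepsilon'$, take $\varepsilon_1\le\varepsilon$ from Lemma 15.1 for $h_0$ and apply Proposition 14.3 with $\varepsilon_1$; the condition $|J_{k,l}|\ge\varepsilon N_M^2$ implies $|J_{k,l}|\ge\varepsilon_1N_M^2$. Letting $M\to\infty$ through odd values, $|\int fh_0\,d\rho|\le\varepsilon+9\sqrt2\,\varepsilon$. As $\varepsilon$ is arbitrary, $h_0$ is orthogonal to all local functions, so $h_0=0$. Hence $\sigma_{\mathbf e_2}$ is ergodic. For $\sigma_{\mathbf e_1}$ argue in the same way with even $M$ ($\mathbf e_{\beta_M}=\mathbf e_2$) and $g=(2^ML_M,0)$. $\square$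

**Proof of Theorem A.** Nonemptiness, uniqueness of $\rho$ and non-atomicity are Lemma 8.7 and Proposition 11.1.

**Step 1: only two levels matter.** Let $f,h$ be local, $|f|,|h|\le1$, $\int h\,d\rho=0$. For $|g|_\infty\ge L_c$ let $m\ge c$ be maximal with $L_m\le|g|_\infty$; $m\to\infty$ as $|g|\to\infty$. Then $0,g$ lie in distinct $m$-tiles. So exactly one of the following holds: $E_m(g)$; $E_{m+1}(g)$; or $0,g$ lie in distinct $(m+2)$-tiles. By (15.1) and $|g|_\infty<L_{m+1}$ the last has probability at most
$$\frac{8\cdot4\lambda_{m+1}}{4^{m+1}\lambda_{m+1}}\to0 .$$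
Hence $\int f\,U_gh\,d\rho=I_m(g)+I_{m+1}(g)+o(1)$ as $|g|\to\infty$.

**Step 2: both terms are small.** Fix $\varepsilon>0$ and apply Proposition 13.1 at the levels $m$ and $m+1$. Pairs with $|J_{k,l}|<\varepsilon N^2$ contribute at most $9\sqrt2\,\varepsilon$ per level. For the other pairs $\|\psi_{k,l}\|_2\to0$ uniformly: by Lemma 15.2, $\mathsf P_{\mathbf e_1}h=\mathsf P_{\mathbf e_2}h=0$, and for any $\varepsilon'>0$ we take $\varepsilon_1\le\varepsilon$ from Lemma 15.1 for both directions and apply Proposition 14.3 with $\varepsilon_1$. So $\limsup_{|g|\to\infty}|\int f\,U_gh\,d\rho|\le18\sqrt2\,\varepsilon$ for every $\varepsilon$, and the limit is $0$.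

**Step 3: all functions.** Subtracting the mean from $h$ and rescaling, $\int f\,U_gh\,d\rho\to\int f\,d\rho\int h\,d\rho$ for local $f,h$; by density of local functions and $\|U_gh\|_2=\|h\|_2$ this holds for all $f,h\in L^2(\rho)$. With $f=1_B$, $h=1_C$ we get $\rho(B\cap\sigma_{-g}C)\to\rho(B)\rho(C)$ as $|g|\to\infty$; replacing $g$ by $-g$, this is strong mixing.

**Step 4: the zero temperature system.** Let $F=\{(0,0),(1,0),(0,1)\}$ and let $E$ be the characteristic function of the patterns on $F$ that violate the nearest-neighbor rules of $X_0$. Since $X_0\ne\varnothing$, the minimizing measures are exactly the invariant measures on $X_0$, that is, $\rho$ alone. So $X=\operatorname{supp}\rho$ is the zero temperature system. An invariant measure on $X\subset X_0$ is $\rho$, so $X$ is uniquely ergodic; $\rho$ is strongly mixing and, being non-atomic, not supported on a finite set. $\blacksquare$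

## 16. Entropy, rank one, and simple spectrum

Theorem B(1) is Proposition 3.1, and the absence of periods is Corollary 9.2(iv).

**Zero entropy.** We count the patterns of $X_0$ on a square of side $4^M$, $M\ge c$. The square meets at most $9$ $M$-tiles: each such tile contains a $4^M\times4^M$ square meeting the given one, and these squares are disjoint and lie in a square of side less than $3\cdot4^M$. The pattern is determined by the types and relative positions of these tiles. So there are at most $10\,\big(2^{3K_M+2}\cdot O(L_M^2)\big)^9$ patterns. The logarithm is $O(M+\log L_M)=O(M^2)$, since by (7.1) $\log L_M$ grows by $O(M)$ per level. This is $o(16^M)$, so the topological entropy is $0$.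

**Definition (rank one along rectangles).** There are rectangles $R_M\subset\mathbf Z^2$ with sides tending to infinity and measurable sets $B_M$ such that the translates $B_{M,\xi}$ of $B_M$, given by $1_{B_{M,\xi}}=U_{-\xi}1_{B_M}$ for $\xi\in R_M$, are disjoint, and every measurable set is approximated in measure by unions of the $B_{M,\xi}$ as $M\to\infty$.

For orientation, an analogue for $\mathbf Z$: for $x\mapsto x+1$ on the $2$-adic integers take $R_M=\{0,\dots,2^M-1\}$ and $B_M$ the multiples of $2^M$. The translates $B_M+\xi$ partition the space, and every clopen set is a union of them for large $M$.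

**Rank one of $\rho$.** Let $B_M=\{x:0\text{ is the anchor of an }M\text{-tile}\}$ and, for $\xi\in R_M$ (the rectangle of Section 12), $B_{M,\xi}=\{x:-\xi\text{ is the anchor of an }M\text{-tile}\}$, so $1_{B_{M,\xi}}=U_{-\xi}1_{B_M}$. These sets are disjoint, since $\mathbf a_P+R_M\subset P$. Their union has measure $D_MH_MW_M\to1$. Let $U$ be a cylinder set with window $[-R,R]^2$. If $x\in B_{M,\xi}$ with $\xi\in\mathcal G_M^{(R)}$, then $0=\mathbf a_P+\xi$, and by Lemma 12.1 the window around $0$ is determined by $\xi$. So $U$ contains or misses each such $B_{M,\xi}$. The sets with other $\xi\in R_M$ have total measure at most $\eta_M(R)\to0$. So cylinder sets, finite unions of cylinder sets, and hence all measurable sets, are approximated in measure by unions of the $B_{M,\xi}$.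

**Simple spectrum.** For $v\in L^2(\rho)$ let $Z(v)$ be the closed span of $\{U_gv:g\in\mathbf Z^2\}$. Put $v_M=1_{B_M}$. All $1_{B_{M,\xi}}$ lie in $Z(v_M)$, so approximating simple functions we get
$$\operatorname{dist}(f,Z(v_M))\to0\quad\text{for every }f\in L^2(\rho).\tag{16.1}$$
Suppose the spectrum were not simple, that is, the spectral multiplicity were at least $2$ on a set of positive measure. By the spectral theorem there would be a probability $\sigma$ on $\mathbf T^2$ and an isometry $\mathcal J:L^2(\mathbf T^2,\sigma;\mathbf C^2)\to L^2(\rho)$ intertwining multiplication by the characters $\chi_g$ with the $U_g$. Let $v\in L^2(\rho)$ and $w=\mathcal J^*v$. For $u\in Z(v)$, $\mathcal J^*u$ is an $L^2$-limit of linear combinations of the functions $\mathcal J^*U_gv=\chi_gw$, so $(\mathcal J^*u)(z)\in\mathbf Cw(z)$ for $\sigma$-almost all $z$. Let $\epsilon_1,\epsilon_2$ be the standard basis of $\mathbf C^2$ and $f_k=\mathcal J(1\otimes\epsilon_k)$. Since $\mathcal J^*$ is a contraction and $\mathcal J^*f_k=1\otimes\epsilon_k$,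
$$\sum_{k=1,2}\operatorname{dist}(f_k,Z(v))^2\ge\int\sum_{k=1,2}\operatorname{dist}(\epsilon_k,\mathbf Cw(z))^2\,d\sigma(z)\ge1,$$
because for each $z$ the sum of the squared distances is $2$ minus the trace of the orthogonal projection onto $\mathbf Cw(z)$, hence at least $1$. For $v=v_M$ and $M\to\infty$ this contradicts (16.1). So the spectrum is simple, and Theorem B is proved. $\blacksquare$
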